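# A separable Banach space with a $C^\infty$ bump and no equivalent $C^5$ norm

## 1. From bumps to norms: the guess "yes" and the cases that support it

Let $X$ be a real Banach space. All derivatives are Fréchet derivatives; $D^jf(x)$ is a symmetric $j$-linear form on $X$, and its norm is $\sup|D^jf(x)[h_1,\dots,h_j]|$ over $\|h_1\|,\dots,\|h_j\|\le 1$. A *bump* on $X$ is a real function on $X$ that is not identically zero and has bounded support. An equivalent norm is called $C^m$ if it is $C^m$ on $X\setminus\{0\}$ (no norm is differentiable at $0$ unless $X=\{0\}$).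

A smooth norm $N$ gives a smooth bump: compose $N$ with a compactly supported $\varphi\in C^\infty(\mathbb R)$ that equals $1$ near $0$. The question is the converse.

*Let $X$ be separable with a $C^\infty$ bump. Must $X$ have an equivalent $C^\infty$ norm?*

One would first guess yes. Here are simple cases.

In $\mathbb R^n$ and in a Hilbert space the Euclidean norm is $C^\infty$ off $0$. In $\ell_4$ the function $P(x)=\sum_i x_i^4$ is a continuous polynomial, positive off $0$, so $\|x\|=P(x)^{1/4}$ is $C^\infty$ off $0$. The source also quotes this background: if $K$ is a metrizable compact space and $C(K)$ admits a $C^1$ bump, then $C(K)$ admits an equivalent $C^\infty$ norm; for non-metrizable $K$ this no longer holds in general (Haydon).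

Next, spaces whose bump comes from a polynomial. A *continuous $d$-homogeneous polynomial* is a function $P(x)=A(x,\dots,x)$ with $A$ a bounded symmetric $d$-linear form; it is $C^\infty$. Suppose $c\|x\|^d\le P(x)\le\|x\|^d$ with $c>0$. Then $\varphi\circ P$ is a $C^\infty$ bump whenever $\varphi\in C^\infty(\mathbb R)$ has compact support and $\varphi(0)=1$.

For $d=2$ the form $A$ is an inner product and $P^{1/2}$ is an equivalent Hilbert norm, so the guess is right. For $d=4$ the same recipe suggests $P^{1/4}$. If $P$ is convex, it works: $\{P\le1\}$ is convex and symmetric, and its Minkowski functional is $P^{1/4}$. But $P$ need not be convex, already in the plane. Take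
$$P_b(x,y)=x^4+y^4-2b\,x^2y^2,\qquad 0<b<1 .$$
Since $2x^2y^2\le x^4+y^4$, we have $P_b\ge(1-b)(x^4+y^4)$. Yet $\partial_{xx}P_b(0,y)=-4by^2<0$.

Can one convexify? The largest convex function below $p(s)=(s^2-1)^2$ on $\mathbb R$ is $0$ on $[-1,1]$ and $p$ elsewhere: any convex minorant is $\le0$ at $\pm1$, hence on $[-1,1]$, and $p''=12s^2-4>0$ for $|s|\ge1$ with $p'(\pm1)=0$. Its second derivative jumps from $0$ to $8$ at $s=1$. So convexifying destroys smoothness. In $\mathbb R^n$ one repairs this by convolving with a smooth kernel, which preserves convexity. An infinite-dimensional space has no Lebesgue measure to convolve with, and any repair made in $n$ dimensions is useful only if its bounds do not depend on $n$. This is where the attempt stops, and the plane example tells us what to look for: quartics $a(x^2)$, with $x^2=(x_i^2)_i$ and $a$ a quadratic form, whose negative off-diagonal entries cannot be removed at a dimension-free cost. Such quartics exist, and the guess is wrong.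

## 2. The theorem, and the passage from norms to convex functions

**Definition.** A function is of class $C^{4,u}$ if it is $C^4$ and each point has a neighborhood on which $D^4f$ is uniformly continuous.

Every $C^5$ function is $C^{4,u}$: $D^5f$ is continuous, hence bounded on a small ball, and so $D^4f$ is Lipschitz there.

A basis $(e_i)$ is *$1$-unconditional* if $\|\sum\theta_ix_ie_i\|\le\|\sum x_ie_i\|$ whenever $|\theta_i|\le1$; for example, the unit vectors of $\ell_4$. A norm on $\mathbb R^n$ is a *lattice norm* if $|x|\le|y|$ coordinatewise implies $\|x\|\le\|y\|$.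

**Theorem.** There is a separable reflexive Banach space $X$ with a $1$-unconditional basis such that:

1. there are a continuous $4$-homogeneous polynomial $P$ on $X$ and a constant $C_0$ with $C_0^{-1}\|x\|^4\le P(x)\le\|x\|^4$; in particular $X$ has a $C^\infty$ bump;
2. there is no convex $C^{4,u}$ function $f:X\to\mathbb R$ with $f(x)\to\infty$ as $\|x\|\to\infty$; in particular $X$ has no equivalent norm that is $C^5$ (or $C^{4,u}$) on $X\setminus\{0\}$.

So a separable space with a $C^\infty$ bump need not have an equivalent $C^\infty$ norm, not even a $C^5$ one. The best order of smoothness, up to $C^4$, of an equivalent norm on this $X$ is not determined by the argument.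

The "in particular" of part 1 was shown in Section 1: the support of $\varphi\circ P$ lies in a set $\{P\le T\}\subset\{\|x\|^4\le C_0T\}$.

**The "in particular" of part 2.** The purpose is to turn a norm, which is singular at $0$, into a convex function smooth everywhere. Let $N$ be an equivalent norm that is $C^{4,u}$ off $0$. Put $\phi(s)=0$ for $s\le1$ and
$$\phi(s)=\int_1^s\int_1^u e^{-1/(w-1)}\,dw\,du\qquad(s>1).$$
The inner integrand, extended by $0$, is $C^\infty$ and nonnegative, so $\phi$ is $C^\infty$, convex, nondecreasing, and it tends to $\infty$. Hence $\phi\circ N$ is convex and tends to $\infty$. It vanishes on the open set $\{N<1\}$. Near a point with $N\ge1$, the chain rule writes $D^4(\phi\circ N)$ as a polynomial expression in $\phi^{(j)}(N)$ and $D^jN$, $1\le j\le4$. On a small ball $D^1N,\dots,D^4N$ are bounded by continuity; $D^4N$ is uniformly continuous by hypothesis; $D^jN$ for $j\le3$ is Lipschitz because $D^{j+1}N$ is bounded; and $\phi^{(j)}(N)$ is bounded and uniformly continuous.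 Products and sums of bounded uniformly continuous functions are again such. So $\phi\circ N$ is $C^{4,u}$ on $X$, which the first part of (2) forbids.

It remains to build $X$ and $P$ and to prove the first part of (2). The space will be an $\ell_4$-sum of finite-dimensional blocks. Each block alone has smooth norms, so the obstruction must be quantitative: blocks on which no convex function with *prescribed* bounds can grow.

## 3. Quadratic forms from lines

Let $r\ge8$ be an integer and put
$$k=r^2,\qquad \Lambda_0=\log(ek),\qquad J=\lceil\log_2(k\sqrt r)\rceil,\qquad \Lambda=J^2\Lambda_0 .$$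
So $\Lambda\ge1$ and $\Lambda=O(\log^3r)$. For $q\in\mathbb N$ let $n=qk$. Given colorings $f_1,\dots,f_r:[n]\to[q]$, call the $rq$ indexed sets $L_{s,y}=\{i:f_s(i)=y\}$ *lines*. Each point lies on exactly $r$ lines, one for each $s$. For $x\in\mathbb R^n$ put
$$x(L)=\sum_{i\in L}x_i,\qquad \bar x=\frac1q\sum_ix_i,\qquad W(x)=\sum_L(x(L)-\bar x)^2=\sum_Lx(L)^2-rq\,\bar x^2 .$$
The last equality holds because $\sum_yx(L_{s,y})=q\bar x$ for each $s$. Thus $\bar x$ is the average line sum, and $\bar{\mathbf 1}=k$ for $\mathbf 1=(1,\dots,1)$. For $i\ne j$ the matrix of $W$ has entry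
$$W_{ij}=\#\{\text{lines containing both } i \text{ and } j\}-\frac rq ,$$
which is negative for non-collinear pairs. Let $|x|_2$ be the Euclidean norm and
$$a(z)=W(z)+\Lambda\big(r|z|_2^2+q\bar z^2\big),$$
a positive definite quadratic form.

**Example (the $3\times3$ grid).** For illustration only, drop $r\ge8$ and $k=r^2$. Take nine points in a $3\times3$ square, $r=2$, $q=k=3$, with rows and columns as lines. Then $W_{ii}=2-\frac23=\frac43$, $W_{ij}=\frac13$ for collinear pairs and $-\frac23$ for non-collinear pairs. For a row $L$ the line sums of $1_L$ are $3,0,0$ and $1,1,1$, with average $1$, so $W(1_L)=4+1+1=6$; but $W(\mathbf 1)=0$. For $Q_0(x)=W(x^2)$ one has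
$$\partial_{ii}Q_0(x)=12W_{ii}x_i^2+4\sum_{j\ne i}W_{ij}x_j^2 ,$$
and at the vector equal to $1$ on the four points not collinear with $i$ and $0$ elsewhere this is $4\cdot4\cdot(-\frac23)<0$. So $Q_0$ is not convex.

The example shows the tension. We want $a(x^2)$ to be comparable to the fourth power of a lattice norm, so $a$ must be monotone on $z\ge0$ up to a constant. But $W$ alone is not: $1_L\le\mathbf 1$ while $W(1_L)>W(\mathbf 1)=0$. We could add the whole of $rq\bar z^2$: then $W(z)+rq\bar z^2=\sum_Lz(L)^2$ is monotone, but $\sum_L\big(\sum_{i\in L}x_i^2\big)^2$ is convex and nothing is gained. The form $a$ adds back only the coefficient $\Lambda$ in front of $q\bar z^2$, polylogarithmic in $r$ instead of $r$. The next two sections show that for *random* lines this suffices.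

## 4. Random colorings have small discrepancy

**Lemma 1.** For each $r\ge8$ there is $q_0(r)$ such that for all $q\ge q_0(r)$ there are colorings with:

* (E1) for all $1\le j\le J$, $h=2^j$, and all $S\subset[n]$ with $|S|\le qh$,
$$\sum_L\min\Big\{\big(|S\cap L|-\tfrac{|S|}q\big)^2,16h^2\Big\}\le140\Lambda_0\,(r|S|+qh^2);$$
* (E2) at most $2k^2r^2$ ordered pairs $(i,j)$, $i\ne j$, lie on two or more common lines;
* (E3) $W(\mathbf 1)=\sum_L(|L|-k)^2\le4rn$.

*Proof.* Choose all $f_s(i)$ independent and uniform in $[q]$.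

**Step 1: (E2) and (E3).** These follow from expectations. Each $|L|$ is binomial with mean $k$ and variance at most $n/q$, so $\mathbb EW(\mathbf 1)\le rq\cdot n/q=rn$, and by Markov (E3) fails with probability at most $\frac14$. A given pair $i\ne j$ shares two given lines' colors with probability $q^{-2}$, so the expected number of pairs in (E2) is at most $n^2\binom r2q^{-2}\le k^2r^2/2$, and (E2) fails with probability at most $\frac14$.

**Step 2: from multinomial to Poisson.** For (E1) we take a union bound over all $S$, so we need an exponential moment. The case $S=\emptyset$ is trivial. Fix $|S|=m\ge1$ and $h=2^j\ge\mu:=m/q$, and put $\theta=\frac1{28h}$. For fixed $s$ the vector $(|S\cap L_{s,y}|)_{y\in[q]}$ is multinomial: it is distributed as $q$ independent Poisson($\mu$) variables conditioned to have sum $m$. Their sum is Poisson($m$), so the conditioning event has probability $m^me^{-m}/m!\ge1/(e\sqrt m)$, by $m!\le e\sqrt m(m/e)^m$. Hence conditioning multiplies the expectation of a nonnegative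 quantity by at most $e\sqrt m$. Let $Y\sim\text{Poisson}(\mu)$ and $T=\min\{(Y-\mu)^2,16h^2\}$.

**Step 3: the claim $\mathbb Ee^{\theta T}\le1+10\theta\mu$.** This is the one-line estimate. Since $e^{\theta T}-1\le\theta Te^{\theta T}$, it suffices to show $\mathbb E[Te^{\theta T}]\le10\mu$.

First, a tail bound: for $u>0$,
$$\mathbb P(|Y-\mu|\ge u)\le2e^{-u^2/(2(\mu+u/3))}.$$
For the upper tail, $\log\mathbb Ee^{\lambda(Y-\mu)}=\mu(e^\lambda-1-\lambda)\le\frac{\mu\lambda^2}{2(1-\lambda/3)}$ for $0<\lambda<3$, because $p!\ge2\cdot3^{p-2}$ for $p\ge2$. With $\lambda=u/(\mu+u/3)$ we have $1-\lambda/3=\mu/(\mu+u/3)$, and the exponent $-\lambda u+\frac{\mu\lambda^2}{2(1-\lambda/3)}$ equals $-\frac{u^2}{2(\mu+u/3)}$. For the lower tail, $\log\mathbb Ee^{-\lambda(Y-\mu)}\le\mu\lambda^2/2$ with $\lambda=u/\mu$ gives $e^{-u^2/(2\mu)}$, which is smaller.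

If $u=\sqrt v\le4h$ and $\mu\le h$, then $\mu+u/3\le\frac73h$, so $\mathbb P(T\ge v)\le2e^{-3v/(14h)}$ for $0<v\le16h^2$; for $v>16h^2$ the probability is $0$. Hence
$$\mathbb Ee^{2\theta T}=1+\int_0^\infty2\theta e^{2\theta v}\,\mathbb P(T\ge v)\,dv\le1+\int_0^\infty\frac1{14h}e^{v/(14h)}\,2e^{-3v/(14h)}\,dv=2 .$$

If $\mu\ge1$, Cauchy–Schwarz and the fourth central moment $\mu+3\mu^2$ of $Y$ give
$$\mathbb E[Te^{\theta T}]\le(\mathbb E(Y-\mu)^4)^{1/2}(\mathbb Ee^{2\theta T})^{1/2}\le(\mu+3\mu^2)^{1/2}\sqrt2\le2\sqrt2\,\mu\le3\mu .$$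

If $\mu<1$, then $T\le4h|Y-\mu|$ (a minimum of two squares is at most the product of the roots), so $\theta T\le|Y-\mu|/7$. The event $Y=0$ contributes at most $\mu^2e^{1/7}\le1.2\mu$. For $Y\ge1$ we have $|Y-\mu|\le Y$, and since $\mu^y\le\mu$ the contribution is at most
$$\sum_{y\ge1}y^2e^{y/7}\frac{\mu^y}{y!}\le\mu\sum_{y\ge1}\frac{y^2b^y}{y!}=\mu(b^2+b)e^b\le8\mu,\qquad b=e^{1/7}.$$
(Numerically $b<1.154$, $b^2+b<2.486$, $e^b<3.172$.) The total is at most $9.2\mu$, which proves the claim.

**Step 4: union bound.** By independence over $s$, Step 2, Step 3 and Markov, the probability that (E1) fails for the pair $(S,h)$ is at most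
$$(e\sqrt m)^r\exp\big(10\theta\mu rq-140\theta\Lambda_0(rm+qh^2)\big)\le(e\sqrt n)^re^{-5\Lambda_0qh},$$
because $\mu q=m$, $\Lambda_0\ge1$ and $140\theta qh^2=5qh$. The number of $S$ with $|S|=m$ is at most $(en/m)^m\le e^{(m+q)\Lambda_0}$: if $m\ge q$, then $m\log(en/m)\le m\log(en/q)=m\Lambda_0$; if $m<q$, then $m\log(en/m)\le q\log(en/q)=q\Lambda_0$, since $u\mapsto u\log(en/u)$ has derivative $\log(n/u)\ge0$ on $(0,n]$. As $m\le qh$ and $h\ge2$, we have $m+q\le1.5qh$. So for fixed $m,h$ the failure probability is at most $(e\sqrt n)^re^{-3.5\Lambda_0qh}\le(e\sqrt n)^re^{-7q}$. Summing over $m\le n$ and $j\le J$, (E1) fails with probability at most $nJ(e\sqrt n)^re^{-7q}$, which tends to $0$ as $q\to\infty$ with $r$ fixed. For large $q$ the three failure probabilities add up to less than $1$. $\square$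

Fix such colorings for all $r\ge8$ and $q\ge q_0(r)$.

## 5. Monotonicity of the form $a$ up to a constant

**Lemma 2.** There is an absolute constant $C_0\ge1$ with $a(x)\le C_0\,a(z)$ whenever $z\ge0$ and $|x|\le z$ coordinatewise.

*Proof.* **Step 1: reduction to $W$ and $0\le x\le z$.** We shall show $W(x)\le1700\,a(z)$ for $0\le x\le z$. This suffices: for general $x=x^+-x^-$ we have $W(x)\le2W(x^+)+2W(x^-)\le4\cdot1700\,a(z)$, and $|x|_2\le|z|_2$, $|\bar x|\le\bar z$, so the other terms of $a(x)$ are at most $a(z)$. Thus $C_0=6801$ works.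

Let $0\le x\le z\ne0$, scaled so that $\bar z=1$. Then $0\le\bar x\le1$.

**Step 2: heavy lines.** Lines with $z(L)>4$ are controlled by $W(z)$ itself. There $x(L)$ and $\bar x$ both lie in $[0,z(L)]$, and $z(L)-1\ge\frac34z(L)$, so $(x(L)-\bar x)^2\le z(L)^2\le\frac{16}9(z(L)-1)^2$. These lines contribute at most $\frac{16}9W(z)$.

**Step 3: cutting $x$ by size.** Let $\mathcal G=\{L:z(L)\le4\}$, so $x(L)\le4$ on $\mathcal G$. To use (E1), which is about sets, write $x=x^b+x^s+\sum_{j=1}^Jx^j$: here $x^b$ collects the coordinates with $x_i\ge1$, $x^s$ those with $x_i<2^{-J}$, and $x^j$ those with $2^{-j}\le x_i<2^{1-j}$.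

*Big part.* Since $(u-v)^2\le u^2+v^2$ for $u,v\ge0$, $x^b(L)\le4$ on $\mathcal G$ and $\bar x^b\le1$,
$$\sum_{\mathcal G}(x^b(L)-\bar x^b)^2\le\sum_{\mathcal G}x^b(L)^2+rq(\bar x^b)^2\le4\sum_Lx^b(L)+rq\,\bar x^b=5r\sum_ix_i^b\le5r|x|_2^2 ,$$
the last step because nonzero coordinates of $x^b$ are at least $1$.

*Small part.* By (E3), $W(\mathbf 1)\le4rqk\le4rqk^2$, and $4^J\ge k^2r$. So
$$\sum_L(x^s(L)-\bar x^s)^2=W(x^s)\le\sum_Lx^s(L)^2\le4^{-J}\sum_L|L|^2=4^{-J}\big(W(\mathbf 1)+rqk^2\big)\le4^{-J}\cdot5rqk^2\le5q .$$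

*Middle part.* Expand $2^jx_i^j\in[1,2)$ in binary on the support of $x^j$: $x^j=2^{-j}\sum_{l\ge0}2^{-l}1_{S_{j,l}}$, with $S_{j,l}\subset S_{j,0}=\{i:x_i^j\ne0\}$. Put
$$a_{j,l}(L)=2^{-j}\big(|S_{j,l}\cap L|-|S_{j,l}|/q\big),\qquad\text{so}\qquad x^j(L)-\bar x^j=\sum_l2^{-l}a_{j,l}(L).$$
On $S_{j,0}$ we have $x_i\ge2^{-j}$. Therefore $2^{-j}|S_{j,l}\cap L|\le x(L)\le4$ for $L\in\mathcal G$, and $2^{-j}|S_{j,l}|\le q\bar x\le q$. So $|S_{j,l}|\le q2^j$, and $|a_{j,l}(L)|\le4$ on $\mathcal G$. The latter says that with $h=2^j$ the truncation at $16h^2$ in (E1) is not active on $\mathcal G$. Hence (E1), multiplied by $4^{-j}$, gives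
$$\sum_{\mathcal G}a_{j,l}^2\le140\Lambda_0\big(4^{-j}r|S_{j,l}|+q\big)\le140\Lambda_0\big(r|x^j|_2^2+q\big).$$
By Cauchy–Schwarz, $\big(\sum_{j,l}2^{-l}a_{j,l}\big)^2\le2J\sum_{j,l}2^{-l}a_{j,l}^2$. Summing over $\mathcal G$,
$$\sum_{\mathcal G}\Big(\sum_j(x^j(L)-\bar x^j)\Big)^2\le2J\cdot2\cdot140\Lambda_0\sum_j\big(r|x^j|_2^2+q\big)\le560J\Lambda_0\big(r|x|_2^2+Jq\big)\le560\Lambda\big(r|x|_2^2+q\big).$$

**Step 4: assembling.** By $(u+v+w)^2\le3(u^2+v^2+w^2)$ and $\Lambda\ge1$,
$$\sum_{\mathcal G}(x(L)-\bar x)^2\le3(5+560)\Lambda\big(r|x|_2^2+q\big)\le1700\Lambda\big(r|z|_2^2+q\bar z^2\big).$$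
Adding the heavy lines, $W(x)\le\frac{16}9W(z)+1700\Lambda(r|z|_2^2+q\bar z^2)\le1700\,a(z)$. $\square$

## 6. The blocks $E_{r,q}$, the space $X$, and part 1

**From the form to lattice norms.** On $\mathbb R^n$ put $\|z\|_F=\sup\{a(x)^{1/2}:|x|\le|z|\}$. This is a lattice norm: $a^{1/2}$ is a norm, and if $|x|\le|z|+|w|$, then $x=x_1+x_2$ with $|x_1|\le|z|$, $|x_2|\le|w|$ (take $x_1=\operatorname{sign}(x)\min(|x|,|z|)$ coordinatewise). By Lemma 2,
$$a(z)\le\|z\|_F^2\le C_0\,a(z)\qquad(z\ge0).\tag{1}$$
Let $E=E_{r,q}$ be $\mathbb R^n$ with $\|x\|_E=\|x^2\|_F^{1/2}$. For the triangle inequality, $(x+y)^2\le(1+\lambda)x^2+(1+\lambda^{-1})y^2$ gives $\|x+y\|_E^2\le(1+\lambda)\|x\|_E^2+(1+\lambda^{-1})\|y\|_E^2$, and $\lambda=\|y\|_E/\|x\|_E$ (for $x,y\ne0$) makes the right side $(\|x\|_E+\|y\|_E)^2$. So $\|\cdot\|_E$ is a lattice norm, and $Q(x)=a(x^2)$ satisfies, by (1), $C_0^{-1}\|x\|_E^4\le Q(x)\le\|x\|_E^4$.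

**The space.** Let
$$X=\Big(\bigoplus_{r\ge8,\;q\ge q_0(r)}E_{r,q}\Big)_{\ell_4},\qquad \|x\|^4=\sum_\beta\|x_\beta\|^4,\qquad P(x)=\sum_\beta Q_\beta(x_\beta).$$
The polarization formula $A(x_1,\dots,x_4)=\frac1{2^4\,4!}\sum_{\varepsilon}\varepsilon_1\varepsilon_2\varepsilon_3\varepsilon_4\,Q(\sum_i\varepsilon_ix_i)$ bounds the symmetric form of each $Q_\beta$ by $4^4/4!$. By Hölder, $\sum_\beta\prod_{l=1}^4\|x_\beta^l\|\le\prod_l\|x^l\|$, so these forms add up to a bounded $4$-linear form. Thus $P$ is a continuous $4$-homogeneous polynomial with $C_0^{-1}\|x\|^4\le P(x)\le\|x\|^4$. As a countable $\ell_4$-sum of finite-dimensional spaces, $X$ is separable and reflexive, and since the block norms are lattice norms, the coordinate vectors form a $1$-unconditional basis. This proves part 1 of the Theorem.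

**Sizes of a few vectors.** We record what is needed later. By (1), (E3), $qk^2=kn$, $r\le k$ and $W(e_i)\le r$,
$$\|\mathbf 1\|_F^2\le C_0(4rn+\Lambda rn+\Lambda kn)\le6C_0\Lambda kn,\qquad\|e_i\|_E^4=\|e_i\|_F^2\le C_0\Big(r+\Lambda r+\frac\Lambda q\Big)\le3C_0\Lambda r .\tag{2}$$
The first bound is the effect of the negative entries: $\sum_L|L|^2\ge rqk^2=rkn$, since the average size of a line is $k$, while $\|\mathbf 1\|_E^4=\|\mathbf 1\|_F^2$ is at most $6C_0\Lambda kn$, with $\Lambda$ in place of $r$.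

Call $L$ *regular* if $k/2\le|L|\le2k$. A line that is not regular has $(|L|-k)^2\ge k^2/4$, so by (E3) at most $16rq/k$ lines are not regular. For regular $L$,
$$\|1_L\|_E^2=\|1_L\|_F\le|L|\max_i\|e_i\|_F\le B:=2k(3C_0\Lambda r)^{1/2},$$
which depends only on $r$. Let $u_i$ be the set of $j\ne i$ lying on a common regular line with $i$. Since $1_{u_i}\le\sum1_L$ over the at most $r$ regular lines through $i$, $\|1_{u_i}\|_E^2=\|1_{u_i}\|_F\le rB$.

## 7. No convex function with prescribed bounds grows on $E_{r,q}$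

**Proposition 3.** Let $M,\eta>0$ and let $\omega:(0,\infty)\to[0,\infty)$ be nondecreasing with $\omega(0+)=0$. There are $r$ and $q_1$ such that for every $q\ge q_1$ there is no convex $C^4$ function $g$ on the open unit ball of $E=E_{r,q}$ which is invariant under all coordinate sign changes and satisfies: $g(0)=0$; $g(h)\ge\eta$ for $\frac18\le\|h\|<1$; $\|D^2g\|,\|D^4g\|\le M$; $\|D^4g(x)-D^4g(x')\|\le\omega(\|x-x'\|)$ for $x\neq x'$.

**Remark (convexity cannot be dropped).** The quartic $Q=a(x^2)$ satisfies everything else, uniformly in $r,q$. It is sign-invariant, $Q(0)=0$ and $Q(h)\ge C_0^{-1}8^{-4}$ for $\|h\|\ge\frac18$. If $A$ is its symmetric form, then $D^2Q(x)[h,h']=12A(x,x,h,h')$ and $D^4Q=24A$, so by polarization $\|D^2Q\|\le12\cdot4^4/4!=128$ on the unit ball and $\|D^4Q\|\le256$; and $D^4Q$ is constant, so $\omega=0$ will do. Any proof must use convexity in a way that $Q$ violates.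

**The plan.** Walk from $0$, adding at each step $\pm\alpha$ on the points of one line. After $t$ steps along almost disjoint lines, the point has norm at least $\frac18$, so $g$ should have grown by $\eta$. On the other hand, averaged over all lines, one step raises $g$ very little. Choosing each time a line with a small increase gives the contradiction.

*Proof of Proposition 3.*

**Step 1: parameters.** The order of choice is $\delta$, then $r$, then $q$. Fix $\delta>0$ with $6C_0\delta^2\le8^{-4}$ and $\frac12M\sqrt{6C_0}\,\delta<\eta/4$. Then fix $r\ge8$ with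
$$M\Big(\frac{C_0\Lambda}r\Big)^{1/2}+\frac{MC_0\Lambda}r+\frac{MC_0^{1/2}\Lambda}{2\delta r}<\frac\eta4 ,\tag{3}$$
possible since $\Lambda=O(\log^3r)$. Let $q\ge\max(q_0(r),128r)$ and
$$t=\Big\lfloor\frac q{64r}\Big\rfloor\in\Big[\frac q{128r},\frac q{64r}\Big],\qquad\alpha^4=\frac1{128tk^2},\qquad c^2=\frac\delta{\sqrt{\Lambda r}} .$$
Here $t$ is the number of steps, $\alpha$ the step size, and $c$ measures a blur to be introduced next. As $q\to\infty$ with $r,\delta$ fixed, $\alpha\to0$; take $q$ so large that $\alpha\sqrt B\le\frac18$. Suppose $g$ as in the proposition exists.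

**Step 2: blurring $g$.** We replace $g$ by an average over a sign cube; this will let us use convexity at many points at once. Let $\xi=\alpha c\,\varepsilon$ with $\varepsilon$ uniform in $\{\pm1\}^n$, and $\gamma=\|\xi\|_E=\alpha c\|\mathbf 1\|_E$, which is deterministic. By (2) and $\alpha^4kn=q/(128t)\le r$,
$$\gamma^4=\alpha^4c^4\|\mathbf 1\|_F^2\le\alpha^4c^4\cdot6C_0\Lambda kn\le6C_0\Lambda rc^4=6C_0\delta^2\le8^{-4},$$
so $\gamma\le\frac18$. Define $G(y)=\mathbb Eg(y+\xi)$ for $\|y\|<1-\gamma$. Then $G$ is convex and $C^4$, with the same bounds $M$ and $\omega$ as $g$. Since $\mathbb E\xi=0$, Jensen gives $G\ge g$. By sign invariance $Dg(0)=0$, so Taylor gives $G(0)\le\frac12M\gamma^2\le\frac12M\sqrt{6C_0}\,\delta<\eta/4$. (Sign invariance is used only here; since $\mathbb E\,Dg(0)[\xi]=0$ in any case, even this use is a convenience.)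

**Step 3: the increase along one line.** We expand it to fourth order. Let $\|y\|<\frac18$, let $L$ be regular, let $\varepsilon$ be uniform in $\{\pm1\}^n$, and put
$$\operatorname{inc}(L)=\mathbb E_\varepsilon G(y+\alpha\varepsilon1_L)-G(y),$$
which is $\ge0$ by convexity. With $v=\alpha\varepsilon1_L$ we have $\|v\|\le\alpha\sqrt B\le\frac18$, so all points at which $g$ is evaluated have norm $<\frac18+\frac18+\gamma<1$. In Taylor's formula of order $4$ at $y$ the remainder is at most $\frac1{24}\omega(\|v\|)\|v\|^4$. The odd terms average to $0$. In the even ones only paired indices survive: $\mathbb ED^2G(y)[v,v]=\alpha^2\sum_{i\in L}\partial_{ii}G$, and $\mathbb ED^4G(y)[v,v,v,v]=\alpha^4\big(\sum_{i\in L}\partial_{iiii}G+3\sum_{i\ne j\in L}\partial_{iijj}G\big)$ over ordered pairs, since there are three ways to pair four slots. Hence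
$$\operatorname{inc}(L)\le\frac{\alpha^2}2\sum_{i\in L}\partial_{ii}G+\frac{\alpha^4}{24}\sum_{i\in L}\partial_{iiii}G+\frac{\alpha^4}8\sum_{i\ne j\in L}\partial_{iijj}G+\frac{\alpha^4B^2}{24}\omega(\alpha\sqrt B),\tag{4}$$
with derivatives taken at $y$. We now sum (4) over the regular lines. The sum will later be multiplied by $\frac{2t}{rq}$.

**Step 4: the two easy sums.** They are bounded by testing $D^2G$ and $D^4G$ on suitable vectors.

(a) By convexity $\partial_{ii}G\ge0$, and each $i$ lies on at most $r$ regular lines, so $\sum_L\sum_{i\in L}\partial_{ii}G\le r\,\Delta G$ with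
$$\Delta G:=\sum_i\partial_{ii}G=\mathbb E_\varepsilon D^2G[\varepsilon\mathbf 1,\varepsilon\mathbf 1]\le M\|\mathbf 1\|_E^2=M\|\mathbf 1\|_F\le M(6C_0\Lambda kn)^{1/2}.\tag{5}$$

(b) By (2), $\sum_L\sum_{i\in L}|\partial_{iiii}G|\le rnM\max_i\|e_i\|_E^4\le3MC_0\Lambda r^2n$.

**Why the mixed sum resists the same treatment.** One would like to bound $\frac{2t}{rq}\cdot\frac{\alpha^4}8\sum_L\sum_{i\ne j\in L}\partial_{iijj}G$ by $M$ times a quantity that is small for large $r$, using only $\|D^4g\|\le M$. This is impossible, because it fails for $Q$. Indeed $\partial_{iijj}Q=8a_{ij}$ with $a_{ij}\ge1-\frac rq\ge\frac12$ for collinear $i\ne j$; at least $rq(1-\frac{16}k)\ge\frac34rq$ lines are regular; and a regular line has at least $\frac k2(\frac k2-1)\ge\frac{k^2}8$ ordered pairs. As $\partial_{iijj}Q$ is constant, blurring does not change it, and the quantity for $Q$ is at least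
$$\frac{2t}{rq}\,\alpha^4\cdot\frac34rq\cdot\frac{k^2}8\cdot\frac12=\frac3{32}\,t\alpha^4k^2=\frac3{4096},$$
while $\|D^4Q\|\le256$. So convexity must be used here.

The way to use it is visible in two variables. If $\psi=\partial_{xx}g\ge0$ and $\partial_{yy}\psi$ is equal to a constant $H$, then $\frac12(\psi(0,s)+\psi(0,-s))=\psi(0,0)+\frac12s^2H\ge\frac12s^2H$. So *a nonnegative value at the center turns an average of $\psi$ into an upper bound for the mixed derivative $H$*. For $g=(x^2+y^2)^2$ one has $H=8$ and $\psi(0,s)=4s^2$, with equality. For a non-convex quartic $\psi$ can be negative at the center, as at the point found in the $3\times3$ grid: it vanishes at $i$ and at the points collinear with $i$, and is nonzero at the others. In the proof the "center" is of just this kind: a blurred point with the blur switched off on $u_i$.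

**Step 5: the mixed sum, via convexity.** First we pass from lines to the sets $u_i$:
$$\sum_L\sum_{i\ne j\in L}\partial_{iijj}G=\sum_i\sum_{j\in u_i}\partial_{iijj}G+\rho ,$$
where $\rho$ comes from pairs on at least two common lines, each counted at most $r$ extra times. As $|\partial_{iijj}G|\le M\|e_i\|_E^2\|e_j\|_E^2$, (E2) and (2) give $|\rho|\le2k^2r^2\cdot r\cdot M\cdot3C_0\Lambda r$.

Now fix $i$ and write $u=u_i$, $\psi=\partial_{ii}g$, and
$$\mathcal H(x)=\sum_{j\in u}\partial_{jj}\psi(x)=\mathbb E_{\varepsilon'}D^4g(x)[e_i,e_i,\varepsilon'1_u,\varepsilon'1_u]$$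
with $\varepsilon'$ uniform in $\{\pm1\}^n$. Since $g$ is convex, $\psi\ge0$ on the ball. Split $\xi=\xi'+\zeta$ with $\zeta=\xi1_u$. Then $\xi'$ and $\zeta$ are independent, and $\|\zeta\|=\alpha c\|1_u\|_E$ is deterministic. As $|\xi'+\tau\zeta|\le|\xi|$ for $0\le\tau\le1$, the points $y+\xi'+\tau\zeta$ have norm $<\frac18+\gamma$.

Fix $\xi'$ and average over $\zeta$. In the second-order Taylor formula for $\psi$ at $y+\xi'$ the first-order term averages to $0$, the second-order term averages to $\frac12\alpha^2c^2\mathcal H(y+\xi')$, and the remainder is at most $\frac12\omega(\|\zeta\|)\|e_i\|_E^2\|\zeta\|^2$. Hence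
$$\mathbb E_\zeta\psi(y+\xi'+\zeta)\ge\psi(y+\xi')+\tfrac12\alpha^2c^2\mathcal H(y+\xi')-\tfrac12\omega(\|\zeta\|)\|e_i\|_E^2\,\alpha^2c^2\|1_u\|_E^2 .$$
Also, from the definition of $\mathcal H$,
$$\mathbb E_\zeta\mathcal H(y+\xi'+\zeta)\le\mathcal H(y+\xi')+\omega(\|\zeta\|)\|e_i\|_E^2\|1_u\|_E^2 .$$
Use $\psi(y+\xi')\ge0$ in the first line, add $\frac12\alpha^2c^2$ times the second, and average over $\xi'$:
$$\tfrac12\alpha^2c^2\,\mathbb E\mathcal H(y+\xi)\le\mathbb E\psi(y+\xi)+\omega(\|\zeta\|)\|e_i\|_E^2\,\alpha^2c^2\|1_u\|_E^2 .$$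
Here $\mathbb E\mathcal H(y+\xi)=\sum_{j\in u_i}\partial_{iijj}G(y)$ and $\mathbb E\psi(y+\xi)=\partial_{ii}G(y)$. With $\|1_u\|_E^2\le rB$ this says
$$\sum_{j\in u_i}\partial_{iijj}G(y)\le\frac2{\alpha^2c^2}\,\partial_{ii}G(y)+2\,\omega\big(\alpha c\sqrt{rB}\big)\|e_i\|_E^2\,rB .\tag{6}$$
(If $u_i=\emptyset$, then (6) is trivial.) Summing over $i$, with (2),
$$\sum_i\sum_{j\in u_i}\partial_{iijj}G\le\frac2{\alpha^2c^2}\,\Delta G+2n\,\omega\big(\alpha c\sqrt{rB}\big)(3C_0\Lambda r)^{1/2}rB ,$$
and $\Delta G$ is bounded by (5), where the smallness of $\|\mathbf 1\|_F$ enters.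

**Step 6: the total over $t$ steps is small.** Let $\Sigma$ be the upper bound for $\sum_{L\text{ regular}}\operatorname{inc}(L)$ obtained from Steps 3–5; it does not depend on $y$. We show $\frac{2t}{rq}\Sigma<\frac\eta2$ for large $q$. We use $n=qk$, $kn=k^2q$, $t/q\le1/(64r)$, $\alpha^2=(128t)^{-1/2}k^{-1}$ and $t\alpha^4=1/(128k^2)$. By $C(r),C'(r)$ we denote quantities depending only on $r$ and the fixed $\delta$; they may change from line to line.

* Term (a):
$$\frac{2t}{rq}\cdot\frac{\alpha^2}2\cdot rM(6C_0\Lambda kn)^{1/2}=\frac tqM\alpha^2(6C_0\Lambda kn)^{1/2}=M\Big(\frac{6C_0\Lambda}{128}\Big)^{1/2}\Big(\frac tq\Big)^{1/2}\le M\Big(\frac{C_0\Lambda}r\Big)^{1/2}.$$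
* Term (b): $\frac{2t}{rq}\cdot\frac{\alpha^4}{24}\cdot3MC_0\Lambda r^2n=\frac14t\alpha^4\,MC_0\Lambda rk\le\frac{MC_0\Lambda r}k=\frac{MC_0\Lambda}r$.
* Main mixed term: it is $\frac1{2rc^2}$ times the expression in (a), since
$$\frac{2t}{rq}\cdot\frac{\alpha^4}8\cdot\frac2{\alpha^2c^2}M(6C_0\Lambda kn)^{1/2}=\frac1{2rc^2}\cdot\frac tqM\alpha^2(6C_0\Lambda kn)^{1/2}\le\frac{\sqrt{\Lambda r}}{2r\delta}M\Big(\frac{C_0\Lambda}r\Big)^{1/2}=\frac{MC_0^{1/2}\Lambda}{2\delta r}.$$
* Mixed $\omega$-term: $\frac{2t}{rq}\cdot\frac{\alpha^4}8\cdot2qk\,\omega(\alpha c\sqrt{rB})(3C_0\Lambda r)^{1/2}rB\le C(r)\,\omega(\alpha c\sqrt{rB})\to0$ as $q\to\infty$.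
* Term from $\rho$: at most $\frac{2t}{rq}\cdot\frac{\alpha^4}8\,C(r)M\le C'(r)M/q\to0$.
* Taylor remainders, at most $rq$ of them: $\frac{2t}{rq}\cdot rq\cdot\frac{\alpha^4B^2}{24}\,\omega(\alpha\sqrt B)\le C(r)\,\omega(\alpha\sqrt B)\to0$.

By (3) the first three terms add up to less than $\eta/4$. So there is $q_1$, depending only on $M,\eta,\omega,\delta,r$, such that $\frac{2t}{rq}\Sigma<\frac\eta2$ for all $q\ge q_1$; we enlarge $q_1$ so that all earlier requirements on $q$ hold too.

**Step 7: the greedy walk.** We choose lines that overlap little and along which $G$ grows little. Put $y_0=0$, $U_0=\emptyset$. Given $y_{s-1}$ with $\|y_{s-1}\|<\frac18$, $s\le t$, and $U_{s-1}=L_1\cup\dots\cup L_{s-1}$, call $L$ *allowed* if it is regular and $|L\cap U_{s-1}|\le k/8$. Since $\sum_L|L\cap U_{s-1}|=r|U_{s-1}|\le2krt$, at most $16rt\le q/4\le rq/32$ lines violate the second condition; and at most $16rq/k\le rq/4$ lines are not regular. So at least $rq/2$ lines are allowed. All $\operatorname{inc}(L)$ are $\ge0$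 and over regular lines they sum to at most $\Sigma$, so some allowed $L_s$ has $\operatorname{inc}(L_s)\le\frac2{rq}\Sigma$ (at the point $y_{s-1}$). Hence for some signs $\varepsilon^{(s)}$ the point $y_s=y_{s-1}+\alpha\varepsilon^{(s)}1_{L_s}$ satisfies
$$G(y_s)\le G(y_{s-1})+\frac2{rq}\Sigma .$$
Stop at the first $s$ with $\|y_s\|\ge\frac18$.

**Step 8: the walk stops at some $s\le t$.** Here the size of $W$ on unions of few lines is used. Suppose $y_t$ is reached. Let $\nu(i)$ be the number of $p\le t$ with $i\in L_p$, and $S=\{i:\nu(i)=1\}$. Then $\sum_i\nu(i)=\sum_p|L_p|\ge tk/2$, and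
$$\sum_i(\nu(i)-1)^+=\sum_p|L_p|-|U_t|=\sum_p|L_p\cap U_{p-1}|\le\frac{tk}8 .$$
Points with $\nu\ge2$ satisfy $\nu\le2(\nu-1)$, so $|S|\ge\frac{tk}2-2\cdot\frac{tk}8=\frac{tk}4$. The lines $L_p$ are distinct, since a repeated line would have $|L\cap U|=|L|\ge k/2>k/8$. Each point of $S$ lies in exactly one $L_p$, so $\sum_p|S\cap L_p|=|S|$, and $|\alpha^{-1}y_t|=1$ on $S$. The lattice property, (1), and Cauchy–Schwarz give
$$\|\alpha^{-1}y_t\|_E^4\ge\|1_S\|_F^2\ge W(1_S)\ge\sum_p|S\cap L_p|^2-\frac rq|S|^2\ge|S|^2\Big(\frac1t-\frac rq\Big)\ge\frac{|S|^2}{2t}\ge\frac{tk^2}{32},$$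
where $\frac rq\le\frac1{64t}$ was used. Thus $\|y_t\|_E^4\ge\alpha^4tk^2/32=\frac1{128\cdot32}=8^{-4}$, and the walk stops at $t$ at the latest.

**Step 9: contradiction.** At the stopping time $\frac18\le\|y_s\|<\frac18+\alpha\sqrt B\le\frac14$, so $G(y_s)\ge g(y_s)\ge\eta$. But $G(y_s)\le G(0)+\frac{2t}{rq}\Sigma<\frac\eta4+\frac\eta2<\eta$. $\square$

## 8. From the blocks to $X$: proof of part 2

Let $f:X\to\mathbb R$ be convex and $C^{4,u}$ with $f(x)\to\infty$ as $\|x\|\to\infty$. We must find a block on which $f$ produces a function as in Proposition 3, with $M,\eta,\omega$ fixed *before* the block is chosen. The difficulty is that $f$ satisfies its bounds only locally, and that along a single block it may grow slowly. Both are overcome by moving to a good base point.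

**Step 1: symmetrization.** This gives the sign invariance. Let $\Gamma$ be the group of all coordinate sign changes, an infinite product of copies of $\{\pm1\}$, compact, with Haar probability measure $\mu$. It acts on $X$ by isometries. The map $(\varepsilon,x)\mapsto\varepsilon x$ is continuous: for finitely supported $w$,
$$\|\varepsilon'x'-\varepsilon x\|\le\|x'-x\|+2\|x-w\|+\|\varepsilon'w-\varepsilon w\|,$$
the last term vanishes when $\varepsilon'=\varepsilon$ on the support of $w$, and such $w$ are dense. Put $\bar f(x)=\int_\Gamma f(\varepsilon x)\,d\mu(\varepsilon)$. Then $\bar f$ is convex and $\Gamma$-invariant, $\bar f(x)\ge\inf_{\|u\|=\|x\|}f(u)\to\infty$ as $\|x\|\to\infty$, and on each finite coordinate subspace $\bar f$ is a finite average of functions $f(\varepsilon\,\cdot)$. Choose $R$ such that $\bar f(x)\le\bar f(0)+1$ implies $\|x\|\le R$.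

**Step 2: the base point.** We greedily add long vectors along which $\bar f$ grows little, until only short ones are left. Let $v_0=0$, $I_0=\emptyset$. Given $v_m$ supported in the finite set $I_m$ of blocks with $\bar f(v_m)\le\bar f(0)+\sum_{i<m}2^{-i-1}$, let
$$D_m=\Big\{h\in\bigcup_{\beta\notin I_m}E_\beta:\ \bar f(v_m+h)\le\bar f(v_m)+2^{-m-1}\Big\}\ni0,\qquad\delta_m=\sup_{h\in D_m}\|h\| .$$
For $h\in D_m$ we have $\bar f(v_m+h)\le\bar f(0)+1$, so $\|h\|\le\|v_m+h\|\le R$, because $h$ and $v_m$ live on disjoint blocks; thus $\delta_m\le R$. Pick $h_m\in D_m\cap E_{\beta_m}$ with $\beta_m\notin I_m$ and $\|h_m\|\ge\delta_m/2$ (if $\delta_m=0$, take $h_m=0$ in any such block). Put $v_{m+1}=v_m+h_m$ and $I_{m+1}=I_m\cup\{\beta_m\}$; the induction hypothesis persists. Since $\bar f(v_m)\le\bar f(0)+1$,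
$$\sum_{i<m}\|h_i\|^4=\|v_m\|^4\le R^4\qquad\text{for all }m.$$
Hence $h_m\to0$, $\delta_m\le2\|h_m\|\to0$, and $v_m$ converges in $X$ to some $v_\infty$.

**Step 3: uniform bounds near the orbit of $v_\infty$.** The orbit $K=\Gamma v_\infty$ is compact. Cover it by finitely many balls $B(p_i,\rho_i)$ such that on $B(p_i,2\rho_i)$ the derivatives $D^2f,D^4f$ are bounded by a common constant $M_0$ and $D^4f$ is uniformly continuous. If $M_0=0$, replace it by $1$. Put $\rho=\frac12\min_i\rho_i$ and $K_\rho=\{x:\operatorname{dist}(x,K)<\rho\}$. If $x\in K_\rho$ and $\|x-x'\|<\rho$, then some $p\in K$ has $\|x-p\|<\rho$ and lies in some $B(p_i,\rho_i)$, so $x$ and $x'$ are within $\rho_i+2\rho\le2\rho_i$ of $p_i$: both lie in $B(p_i,2\rho_i)$. For $0<s<\rho$ let $\omega_0(s)$ be the supremum of $\|D^4f(x)-D^4f(x')\|$ over all pairs in a common $B(p_i,2\rho_i)$ with $\|x-x'\|\le s$, and let $\omega_0(s)=2M_0$ for $s\ge\rho$. Then $\omega_0$ is nondecreasing, $\omega_0(0+)=0$ (there are finitely many balls), and for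 distinct $x,x'\in K_\rho$,
$$\|D^2f(x)\|,\ \|D^4f(x)\|\le M_0,\qquad\|D^4f(x)-D^4f(x')\|\le\omega_0(\|x-x'\|).$$

**Step 4: applying Proposition 3.** Put $\kappa=\rho/16$, fix $m$ with $\|v_m-v_\infty\|<\rho/2$ and $\delta_m<\kappa$, and let $\eta=2^{-m-1}$. For $\beta\notin I_m$ define on the open unit ball of $E_\beta$
$$g_\beta(h)=\bar f(v_m+8\kappa h)-\bar f(v_m).$$
We check the hypotheses. The function $g_\beta$ is convex with $g_\beta(0)=0$. It is sign-invariant, because $\bar f$ is invariant under sign changes acting only on the block $\beta$, and these fix $v_m$. If $\frac18\le\|h\|<1$, then $\|8\kappa h\|\ge\kappa>\delta_m$, so $8\kappa h\notin D_m$ and $g_\beta(h)>\eta$. For every $\varepsilon\in\Gamma$ and $\|h\|<1$,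
$$\|\varepsilon(v_m+8\kappa h)-\varepsilon v_\infty\|<\frac\rho2+8\kappa=\rho ,$$
so $\varepsilon(v_m+8\kappa h)\in K_\rho$. On the blocks $I_m\cup\{\beta\}$ the function $\bar f$ is a finite average of the $f(\varepsilon\,\cdot)$, and each $\varepsilon$ is an isometry. Hence $g_\beta$ is $C^4$ with
$$\|D^2g_\beta\|,\ \|D^4g_\beta\|\le M:=M_0\max\big(1,(8\kappa)^2,(8\kappa)^4\big),$$
and $D^4g_\beta$ has modulus $\omega(s)=(8\kappa)^4\omega_0(8\kappa s)$.

The data $M,\eta,\omega$ do not depend on $\beta\notin I_m$. Take $r$ and $q_1$ from Proposition 3 for these data, and choose $q\ge\max(q_1,q_0(r))$ with $(r,q)\notin I_m$, which is possible because $I_m$ is finite. Then $g_{(r,q)}$ is a function that Proposition 3 says does not exist. This contradiction proves part 2, and with it the Theorem. $\blacksquare$
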